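\title{Invariant Blaschke products and infinite von Neumann algebras on the Bergman space}

\begin{abstract}
For a bounded holomorphic function $\varphi$ on the unit disk, let $\mathcal{V}^*(\varphi)$ be the von Neumann algebra of operators on the Bergman space that commute with multiplication by $\varphi$ and with its adjoint. It has been conjectured that $\mathcal{V}^*(B)$ is finite for every Blaschke product $B$. We disprove this. If $\varphi$ is nonconstant and $\varphi\circ f=\varphi$ for a finite Blaschke product $f$ of degree $d\ge2$, then $g\mapsto d^{-1/2}(g\circ f)f'$ is a pure isometry in $\mathcal{V}^*(\varphi)$, and the algebra is properly infinite. Solving Abel's equation for the map $z+1-1/z$ of the upper half-plane produces a Blaschke product $B$ that is invariant under an $f$ of degree $2$; for this $B$ we show that $\mathcal{V}^*(B)\cong\mathcal{B}(\ell^2(\mathbb{N}))$. We also determine which finite Blaschke products $f$ leave some Blaschke product invariant.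
\end{abstract}

\section{Introduction}

Let $\mathbb{D}$ be the open unit disk, let $dA$ be area measure normalized so that $\mathbb{D}$ has area $1$, and let $L^2_a$ be the Bergman space of holomorphic functions on $\mathbb{D}$ that are square integrable with respect to $dA$. For $\varphi\in H^\infty(\mathbb{D})$ let $T_\varphi g=\varphi g$ on $L^2_a$, and let
\[
\mathcal{V}^*(\varphi)=\{T_\varphi,T_\varphi^*\}'
\]
be the von Neumann algebra of bounded operators on $L^2_a$ that commute with both $T_\varphi$ and $T_\varphi^*$. Its projections are the orthogonal projections onto the reducing subspaces of $T_\varphi$ (the closed subspaces invariant under $T_\varphi$ and $T_\varphi^*$), and they generate it. So $\mathcal{V}^*(\varphi)$ describes how $T_\varphi$ splits into orthogonal summands; it equals $\mathbb{C}I$ exactly when $T_\varphi$ is irreducible.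

A von Neumann algebra $\mathcal{A}$ is \emph{finite} if $Y\in\mathcal{A}$ and $Y^*Y=I$ imply $YY^*=I$. For $\mathcal{V}^*(\varphi)$ this has a concrete meaning. An isometry $Y\in\mathcal{V}^*(\varphi)$ maps $L^2_a$ unitarily onto the reducing subspace $\mathcal{M}=YL^2_a$ and intertwines $T_\varphi$ with $T_\varphi|_{\mathcal{M}}$. Conversely, a unitary $Y$ from $L^2_a$ onto a reducing subspace $\mathcal{M}$ with $YT_\varphi=T_\varphi Y$ also satisfies $YT_\varphi^*=(T_\varphi|_{\mathcal{M}})^*Y=T_\varphi^*Y$. Thus $\mathcal{V}^*(\varphi)$ is finite exactly when $T_\varphi$ is not unitarily equivalent to its restriction to a proper reducing subspace.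

A \emph{Blaschke product} is a function $B(\zeta)=c\,\zeta^m\prod_j\frac{|a_j|}{a_j}\frac{a_j-\zeta}{1-\overline{a_j}\zeta}$ with $|c|=1$, $a_j\in\mathbb{D}\setminus\{0\}$ and $\sum_j(1-|a_j|)<\infty$. Blaschke products are always assumed nonconstant; the constant $c$ does not affect $\mathcal{V}^*(B)$. With $\delta_j$ the product of the numbers $|(b_j-b_k)/(1-\overline{b_k}b_j)|$ over $k\ne j$, where $(b_j)$ is the zero sequence, $B$ is \emph{interpolating} if $\inf_j\delta_j>0$ and \emph{thin} if $\delta_j\to1$. The following is known.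
\begin{itemize}
\item If $B$ is a finite Blaschke product, then $\mathcal{V}^*(B)$ is abelian (Douglas, Putinar and Wang).
\item If $B$ is a thin Blaschke product, then $\mathcal{V}^*(B)$ is abelian.
\item If $E$ is a discrete subset of $\mathbb{D}\setminus\{0\}$ and $\varphi:\mathbb{D}\to\mathbb{D}\setminus E$ is a holomorphic covering map, then $\varphi$ is an interpolating Blaschke product and $\mathcal{V}^*(\varphi)$ is $*$-isomorphic to the free group factor $\mathcal{L}(F_n)$, where $n=\sharp E$ ($n=\infty$ if $E$ is infinite).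
\end{itemize}
All these algebras are finite. For abelian algebras there is nothing to prove. The algebra $\mathcal{L}(F_n)$, generated by the left regular representation of the free group $F_n$ on $\ell^2(F_n)$, has the faithful trace $\operatorname{tr}(Y)=\langle Y\delta_1,\delta_1\rangle$, and $Y^*Y=I$ gives $\operatorname{tr}(I-YY^*)=0$, so $YY^*=I$. The following conjecture has been posed in print.

\medskip
\noindent\textbf{Conjecture.} \emph{For each finite or infinite Blaschke product $B$, the von Neumann algebra $\mathcal{V}^*(B)$ on $L^2_a$ is finite.}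
\medskip

The most visible elements of $\mathcal{V}^*(\varphi)$ support the conjecture. If $\rho$ is an automorphism of $\mathbb{D}$ with $\varphi\circ\rho=\varphi$, such as $\rho(\zeta)=-\zeta$ for $\varphi(\zeta)=\zeta^2$ or a deck transformation of a covering map, then $U_\rho g=(g\circ\rho)\rho'$ is a unitary that commutes with $T_\varphi$, hence with $T_\varphi^*$. Invertible symmetries give unitaries. But a symmetry of $\varphi$ need not be invertible, and a noninvertible one gives an isometry that is not onto. Recall that a projection $q\in\mathcal{A}$ is finite if $v\in\mathcal{A}$, $v^*v=q$ and $vv^*\le q$ imply $vv^*=q$, and that $\mathcal{A}$ is \emph{properly infinite} if it has no nonzero finite central projection. We write $\mathbb{N}=\{0,1,2,\dots\}$.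

\begin{theorem}\label{thm:isometry}
Let $\varphi\in H^\infty(\mathbb{D})$ be nonconstant and let $f$ be a finite Blaschke product of degree $d\ge2$ with $\varphi\circ f=\varphi$. Then
\[
Wg=d^{-1/2}(g\circ f)f'
\]
is an isometry in $\mathcal{V}^*(\varphi)$ with $\bigcap_nW^nL^2_a=\{0\}$. Hence $\mathcal{V}^*(\varphi)$ contains a unital copy of $\mathcal{B}(\ell^2(\mathbb{N}))$; it is properly infinite, and in particular not finite.
\end{theorem}

A finite Blaschke product of degree $N$ has no such symmetry, since $B\circ f=B$ would give $Nd=N$. An infinite one can have it.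

\begin{theorem}\label{thm:counter}
There are a Blaschke product $B$ and a Blaschke product $f$ of degree $2$ with $B\circ f=B$. Hence $\mathcal{V}^*(B)$ is not finite, and the conjecture is false.
\end{theorem}

The next theorem says which $f$ can be used. We write $f^n$ for the $n$-th iterate. By the Denjoy--Wolff theorem, if a holomorphic map $f:\mathbb{D}\to\mathbb{D}$ has no fixed point in $\mathbb{D}$, then $f^n$ converges locally uniformly to a point $p$ of the unit circle, the \emph{Denjoy--Wolff point} of $f$. For a finite Blaschke product, $f(p)=\lim_nf(f^n(0))=p$.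

\begin{theorem}\label{thm:class}
For a finite Blaschke product $f$ of degree $d\ge2$ the following are equivalent:
\begin{enumerate}
\item[(i)] $B\circ f=B$ for some Blaschke product $B$;
\item[(ii)] $\varphi\circ f=\varphi$ for some nonconstant $\varphi\in H^\infty(\mathbb{D})$;
\item[(iii)] $f$ has no fixed point in $\mathbb{D}$, and its Denjoy--Wolff point is not a triple zero of $f(\zeta)-\zeta$.
\end{enumerate}
\end{theorem}

Both conditions in (iii) can fail: $\zeta^d$ fixes $0$, and $f(\zeta)=(3\zeta^2+1)/(\zeta^2+3)$ has $f(\zeta)-\zeta=(1-\zeta)^3/(\zeta^2+3)$.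

For the example behind Theorem~\ref{thm:counter}, the algebra can be computed, and it is a factor of type $\mathrm{I}_\infty$.

\begin{theorem}\label{thm:factor}
Let $B$ and $f$ be the Blaschke products constructed in Section~\ref{sec:construction} from the map $F(z)=z+1-1/z$. Then $\mathcal{V}^*(B)$ is the von Neumann algebra generated by $W$, and $\mathcal{V}^*(B)\cong\mathcal{B}(\ell^2(\mathbb{N}))$. Thus $T_B$ is unitarily equivalent to a direct sum of infinitely many copies of one irreducible operator.
\end{theorem}

The disproof of the conjecture occupies Sections~\ref{sec:isometry} and~\ref{sec:construction}. Section~\ref{sec:class} proves Theorem~\ref{thm:class}. Section~\ref{sec:fibers} represents the elements of $\mathcal{V}^*(\varphi)$, for any nonconstant $\varphi$, by matrices indexed by the fibers of $\varphi$ with locally constant entries, and Section~\ref{sec:factor} uses these matrices to prove Theorem~\ref{thm:factor}.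

\section{The isometry attached to a noninvertible symmetry}\label{sec:isometry}

The mechanism is visible by hand in degree $2$.

\begin{example}\label{ex:parity}
Let $f(\zeta)=\psi(\zeta^2)$ with $\psi$ an automorphism of $\mathbb{D}$. Then $W=W_0U_\psi$, where $W_0h(\zeta)=\sqrt2\,\zeta\,h(\zeta^2)$. The functions $e_n(\zeta)=\sqrt{n+1}\,\zeta^n$ form an orthonormal basis of $L^2_a$, and $W_0e_n=e_{2n+1}$. So $W$ maps $L^2_a$ unitarily onto the subspace of odd functions. If $\varphi\circ f=\varphi$, then $\varphi$ is even, so $T_\varphi$ preserves the odd functions and their orthogonal complement, the even functions; and $W(\varphi g)=2^{-1/2}(\varphi\circ f)(g\circ f)f'=\varphi Wg$. Thus $T_\varphi$ is unitarily equivalent to its restriction to the reducing subspace of odd functions, and $\mathcal{V}^*(\varphi)$ is not finite.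
\end{example}

For general $f$ there is no parity to show that the range of $W$ reduces $T_\varphi$. We compute $W^*$ instead. The tool is the change of variables formula: if $\chi$ is a nonconstant holomorphic function on $\mathbb{D}$ and $H$ is measurable and nonnegative, or $H\in L^1(\mathbb{D},dA)$, then
\begin{equation}\label{eq:cv}
\int_{\mathbb{D}}H\,dA=\int_{\chi(\mathbb{D})}\ \sum_{\chi(\zeta)=w}\frac{H(\zeta)}{|\chi'(\zeta)|^2}\,dA(w),
\end{equation}
where the countably many critical values $w$ are ignored and, for $H\in L^1$, the sum converges absolutely for almost every $w$. To see this, cut $\mathbb{D}\setminus\{\chi'=0\}$ into countably many Borel sets, each contained in a disk on which $\chi$ is injective. We also use that a finite Blaschke product of degree $d$ is a proper map of $\mathbb{D}$ onto $\mathbb{D}$ with finitely many critical points, and that every point of $\mathbb{D}$ that is not a critical value has exactly $d$ preimages.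

\begin{proof}[Proof of Theorem~\ref{thm:isometry}]
Formula \eqref{eq:cv} with $\chi=f$ and $H=|g\circ f|^2|f'|^2$ gives $\int|g\circ f|^2|f'|^2\,dA=d\int|g|^2\,dA$, so $W$ is an isometry. As in Example~\ref{ex:parity}, $WT_\varphi=T_\varphi W$.

\emph{The adjoint.} For $g\in L^2_a$ and $z\in\mathbb{D}$ not a critical value of $f$, put
\[
Lg(z)=d^{-1/2}\sum_{f(\zeta)=z}\frac{g(\zeta)}{f'(\zeta)}.
\]
Near such a $z$ the preimages are given by $d$ holomorphic branches of $f^{-1}$, so $Lg$ is holomorphic off a finite set. The Cauchy--Schwarz inequality for a sum of $d$ terms and \eqref{eq:cv} give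
\[
\int|Lg|^2\,dA\le\int\sum_{f(\zeta)=z}\frac{|g(\zeta)|^2}{|f'(\zeta)|^2}\,dA(z)=\|g\|^2 .
\]
A square integrable holomorphic function on a punctured disk extends across the puncture, because the terms of its Laurent series are orthogonal on annuli and negative powers are not square integrable. So $Lg\in L^2_a$. For $h\in L^2_a$, formula \eqref{eq:cv} with $H=g\,\overline{(h\circ f)f'}$ gives
\[
\langle g,Wh\rangle=d^{-1/2}\int\sum_{f(\zeta)=z}\frac{g(\zeta)}{f'(\zeta)}\,\overline{h(z)}\,dA(z)=\langle Lg,h\rangle ,
\]
so $W^*=L$. If $f(\zeta)=z$, then $\varphi(\zeta)=\varphi(f(\zeta))=\varphi(z)$, so $\varphi$ factors out of the sum: $L(\varphi g)=\varphi Lg$. Hence $W^*T_\varphi=T_\varphi W^*$, that is, $T_\varphi^*W=WT_\varphi^*$, and $W\in\mathcal{V}^*(\varphi)$.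

\emph{Purity.} Since $\varphi$ is nonconstant, it is injective on some disk $\Delta\subset\mathbb{D}$. Since $\varphi=\varphi\circ f^n$, every iterate $f^n$ is injective on the same disk $\Delta$. If $g=W^nh=d^{-n/2}(h\circ f^n)(f^n)'$, then
\[
\int_\Delta|g|^2\,dA=d^{-n}\int_{f^n(\Delta)}|h|^2\,dA\le d^{-n}\|h\|^2=d^{-n}\|g\|^2 .
\]
As $d\ge2$, a function $g\in\bigcap_nW^nL^2_a$ vanishes on $\Delta$, hence everywhere. (For $d=1$ the estimate is empty and $W=U_f$ is unitary.) In particular $W$ is not onto, and the projection $e=I-WW^*$ is nonzero.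

\emph{Matrix units.} This is the Wold decomposition. Put $e_{jk}=W^jeW^{*k}\in\mathcal{V}^*(\varphi)$ for $j,k\in\mathbb{N}$. From $eW=0$ and $W^*e=0$ we get $eW^{*k}W^le=\delta_{kl}e$, so $e_{jk}e_{lm}=\delta_{kl}e_{jm}$ and $e_{jk}^*=e_{kj}$. The projections $W^nW^{*n}$ decrease strongly to the projection onto $\bigcap_nW^nL^2_a=\{0\}$, and $e_{jj}=W^jW^{*j}-W^{j+1}W^{*(j+1)}$, so $\sum_je_{jj}=I$ strongly. With $\mathcal{N}=eL^2_a$, the map $\delta_j\otimes g\mapsto W^jg$ is therefore a unitary from $\ell^2(\mathbb{N})\otimes\mathcal{N}$ onto $L^2_a$. It carries $E_{jk}\otimes I$ to $e_{jk}$, where $E_{jk}$ are the standard matrix units, so the von Neumann algebra $\mathcal{W}$ generated by the $e_{jk}$ is the image of $\mathcal{B}(\ell^2(\mathbb{N}))\otimes I$. It lies in $\mathcal{V}^*(\varphi)$, and since $W=\sum_je_{j+1,j}$, it is the von Neumann algebra generated by $W$.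

Finally, let $q$ be a finite central projection of $\mathcal{V}^*(\varphi)$. Then $(qW)^*(qW)=q$ and $(qW)(qW)^*=q-qe\le q$, so $qe=0$ and $q=\sum_jqe_{jj}=\sum_jW^jqeW^{*j}=0$.
\end{proof}

\section{An invariant Blaschke product}\label{sec:construction}

If $\varphi\circ f=\varphi$, then $\varphi(z)-\varphi(\lambda)=\varphi(f^n(z))-\varphi(f^n(\lambda))$ for all $n$. By the Schwarz--Pick lemma, a bounded nonconstant $\varphi$ can exist only if some orbits of $f$ stay apart in the hyperbolic metric. The model is the translation $z\mapsto z+1$ of the upper half-plane $\mathbb{H}$, with the invariant function $e^{2\pi iz}$. We perturb it to $F(z)=z+1-1/z$, which has degree $2$ and is close to the translation near $\infty$, where the orbits go. A holomorphic solution $\sigma:\mathbb{H}\to\mathbb{H}$ of \emph{Abel's equation} $\sigma\circ F=\sigma+1$ gives the bounded invariant function $e^{2\pi i\sigma}$. To reach a Blaschke product we need more: $e^{2\pi i\sigma}$ must be inner.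

\subsection{Boundary values}
A \emph{Cayley transform} is a M\"obius map $\kappa$ of $\mathbb{D}$ onto $\mathbb{H}$. A function in $H^\infty(\mathbb{D})$ is \emph{inner} if its nontangential limits have modulus $1$ almost everywhere on the circle. We use the following classical facts.
\begin{enumerate}
\item[(F1)] (Fatou's theorem and boundary uniqueness.) A bounded holomorphic function on $\mathbb{D}$ has nontangential limits almost everywhere. If the limits equal one constant on a set of positive measure, the function is constant. Since $\kappa^{-1}$ preserves null sets and turns vertical approach to a point of $\mathbb{R}$ into nontangential approach to the circle, both statements hold for the limits $\lim_{y\downarrow0}b(x+iy)$ of a bounded holomorphic function $b$ on $\mathbb{H}$.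
\item[(F2)] (Fatou's theorem for measures.) If $\mu$ is a positive measure on $\mathbb{R}$ with $\int(1+t^2)^{-1}d\mu(t)<\infty$ that is singular with respect to Lebesgue measure, then $\int\frac{y\,d\mu(t)}{(t-x)^2+y^2}\to0$ as $y\downarrow0$ for almost every $x$.
\item[(F3)] (Frostman's theorem \cite[Theorem II.6.4]{Garnett}.) If $\varphi$ is a nonconstant inner function, then $(\varphi-a)/(1-\overline{a}\varphi)$ is a Blaschke product for all $a\in\mathbb{D}$ outside a set of capacity zero; in particular such $a$ exist.
\end{enumerate}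

\begin{lemma}\label{lem:frostman}
Let $f$ be a finite Blaschke product, $\kappa$ a Cayley transform and $F=\kappa\circ f\circ\kappa^{-1}$. Let $b:\mathbb{H}\to\mathbb{D}$ be holomorphic and nonconstant, with $b\circ F=b$ and $|b(x+iy)|\to1$ as $y\downarrow0$ for almost every $x$. Put $\varphi=b\circ\kappa$. Then there is $a\in\mathbb{D}$ such that $B=(\varphi-a)/(1-\overline{a}\varphi)$ is a Blaschke product; for each such $a$, $B\circ f=B$ and $\mathcal{V}^*(B)=\mathcal{V}^*(\varphi)$.
\end{lemma}

\begin{proof}
By (F1), $\varphi$ is a nonconstant inner function, so (F3) applies. Since $\varphi\circ f=\varphi$, also $B\circ f=B$. The Taylor polynomials $q_N$ of $m_a(u)=(u-a)/(1-\overline{a}u)$ converge uniformly on the closed disk, and $\|T_B-q_N(T_\varphi)\|\le\sup_{\mathbb{D}}|m_a-q_N|$. So $T_B$ is a norm limit of polynomials in $T_\varphi$, which gives $\mathcal{V}^*(\varphi)\subset\mathcal{V}^*(B)$. The reverse inclusion follows from $\varphi=m_{-a}\circ B$.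
\end{proof}

Call a nonconstant rational function $G$ \emph{admissible} if it maps each of $\mathbb{H}$, $-\mathbb{H}$ and $\mathbb{R}\cup\{\infty\}$ into itself. Compositions of admissible functions are admissible. The finite Blaschke products are the nonconstant rational functions that map $\mathbb{D}$, the circle and the exterior of the circle into themselves, so $G$ is admissible exactly when $\kappa^{-1}\circ G\circ\kappa$ is a finite Blaschke product, and the degrees agree.

\begin{lemma}\label{lem:rational}
A nonconstant rational function $G$ is admissible if and only if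
\[
G(z)=\alpha z+\beta+\sum_j\frac{a_j}{t_j-z}
\]
with a finite sum, $\alpha\ge0$, $\beta\in\mathbb{R}$, $a_j>0$ and distinct $t_j\in\mathbb{R}$.
\end{lemma}

\begin{proof}
Such a function has real coefficients, and $\operatorname{Im}\frac{a}{t-z}=\frac{a\operatorname{Im}z}{|t-z|^2}$, so it is admissible. Conversely, let $G$ be admissible. Its poles lie in $\mathbb{R}\cup\{\infty\}$. If $G(z)\sim c(z-t)^{-r}$ at a pole $t\in\mathbb{R}$, then $c$ is real and nonzero, and $\epsilon^r\operatorname{Im}G(t+\epsilon e^{i\vartheta})\to-c\sin r\vartheta$ as $\epsilon\downarrow0$. This limit is nonnegative for all $\vartheta\in(0,\pi)$, which forces $r=1$ and $c<0$. If $G(z)\sim cz^r$ at a pole at $\infty$, the same argument on large half-circles gives $c\sin r\vartheta\ge0$ on $(0,\pi)$, so $r=1$ and $c>0$. Subtracting all principal parts leaves a rational function without poles, that is, a constant, which is real.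
\end{proof}

Locally uniform convergence of a series in $\mathbb{H}$ says nothing about its boundary values. Positivity does, because it lets us add the representing measures.

\begin{lemma}\label{lem:atomic}
Let $G_n$ $(n\in\mathbb{N})$ be admissible with $G_n(\infty)=0$, let $c_n>0$, and let $v=\sum_nc_n\operatorname{Im}G_n$. If $v(i)<\infty$, then $v(x+iy)\to0$ as $y\downarrow0$ for almost every $x$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:rational}, $G_n(z)=\sum_ja_{nj}/(t_{nj}-z)$. Let $\mu=\sum_{n,j}c_na_{nj}\delta_{t_{nj}}$, a sum of point masses. All terms being positive, $v(x+iy)=\int\frac{y\,d\mu(t)}{(t-x)^2+y^2}$, and $\int(1+t^2)^{-1}d\mu(t)=v(i)<\infty$. The measure $\mu$ is carried by a countable set, so (F2) applies.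
\end{proof}

\subsection{Abel's equation}
For a self-map $F$ of $\mathbb{H}$ and $z,u\in\mathbb{H}$ we write $z_n=F^n(z)$ and $u_n=F^n(u)$. The first guess for $\sigma$, when $F(z)=z+1-1/z$, is $\lim_n(z_n-n)$. This limit does not exist: $z_n-n=z-\sum_{k<n}1/z_k$, and we shall see that $z_k/k\to1$, so the sum grows like $\log n$. The drift is the same for all orbits, however, and it cancels in the difference of two orbits.

\begin{lemma}\label{lem:abel}
Let $d\ge2$ and $F(z)=z+\beta+R(z)$, where $R(z)=\sum_{j=1}^{d-1}\frac{m_j}{p_j-z}$, $\beta\in\mathbb{R}\setminus\{0\}$, $m_j>0$, and the $p_j\in\mathbb{R}$ are distinct. There is a holomorphic $\sigma:\mathbb{H}\to\mathbb{H}$ such that $\sigma\circ F=\sigma+\beta$, $\operatorname{Im}\sigma(x+iy)\to0$ as $y\downarrow0$ for almost every $x\in\mathbb{R}$, and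
\begin{equation}\label{eq:product}
\sigma(z)-\sigma(u)=(z-u)\prod_{k\ge0}\bigl(1+Q(z_k,u_k)\bigr),\qquad Q(z,u)=\sum_j\frac{m_j}{(p_j-z)(p_j-u)},
\end{equation}
where the product converges absolutely and locally uniformly on $\mathbb{H}^2$.
\end{lemma}

\begin{proof}
Let $M=\sum_jm_j$. Since $\operatorname{Im}F(z)>\operatorname{Im}z$ on $\mathbb{H}$, the map $F$ has no fixed point in $\mathbb{H}$ and $\operatorname{Im}z_n$ increases. By the Denjoy--Wolff theorem, transported by $\kappa$, the iterates converge locally uniformly to a point of $\mathbb{R}\cup\{\infty\}$, and this point is $\infty$ because $\operatorname{Im}z_n\ge\operatorname{Im}z$. Fix a compact set $K\subset\mathbb{H}$ and let $\delta=\min_K\operatorname{Im}z$. Uniformly on $K$, we have $R(z_n)\to0$ and then, from $z_n=z+n\beta+\sum_{k<n}R(z_k)$, also $z_n/n\to\beta$. As $\beta\ne0$, there is $k_0$ with $|p_j-z_k|\ge|\beta|k/2$ for all $j$, all $k\ge k_0$ and all $z\in K$. Hence, for $z,u\in K$, $|Q(z_k,u_k)|\le4M/(\beta k)^2$ if $k\ge k_0$, and $|Q(z_k,u_k)|\le M/\delta^2$ for all $k$. This gives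 the convergence of the product.

The identity $\frac1{p-z}-\frac1{p-u}=\frac{z-u}{(p-z)(p-u)}$ gives $F(z)-F(u)=(z-u)(1+Q(z,u))$, and by iteration
\begin{equation}\label{eq:partial}
z_n-u_n=(z-u)\prod_{k<n}\bigl(1+Q(z_k,u_k)\bigr).
\end{equation}
So $D(z,u)=\lim_n(z_n-u_n)$ exists locally uniformly and equals the right side of \eqref{eq:product}. Let $c_n=F^n(i)$. Then $\operatorname{Im}c_{n+1}=\operatorname{Im}c_n\,(1+\sum_jm_j|p_j-c_n|^{-2})$, and the factors are $1+O(n^{-2})$, so $y_\infty=\lim_n\operatorname{Im}c_n$ is finite. Put $\sigma(z)=D(z,i)+iy_\infty$. Then $\sigma(z)-\sigma(u)=D(z,u)$, and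
\[
\sigma(F(z))-\sigma(z)=\lim_n(z_{n+1}-z_n)=\beta+\lim_nR(z_n)=\beta .
\]
The additive constant $iy_\infty$ is chosen so that
\[
\operatorname{Im}\sigma(z)=\lim_n\operatorname{Im}z_n=\operatorname{Im}z+\sum_{n\ge0}\operatorname{Im}R(F^n(z)).
\]
Thus $\operatorname{Im}\sigma>0$. The functions $R\circ F^n$ are admissible by Lemma~\ref{lem:rational} and vanish at $\infty$, because $F(\infty)=\infty$ and $R(\infty)=0$. Lemma~\ref{lem:atomic} gives the boundary behavior.
\end{proof}

\subsection{The example}
From now on, unless stated otherwise, $\kappa(\zeta)=i(1+\zeta)/(1-\zeta)$, so $\kappa^{-1}(z)=(z-i)/(z+i)$.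

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
Let $F(z)=z+1-1/z$, the case $d=2$, $\beta=1$, $m_1=1$, $p_1=0$ of Lemma~\ref{lem:abel}. It is admissible of degree $2$, so $f=\kappa^{-1}\circ F\circ\kappa$ is a Blaschke product of degree $2$. Let $\sigma$ be as in Lemma~\ref{lem:abel} and let $\theta=e^{2\pi i\sigma}$. Then $|\theta|=e^{-2\pi\operatorname{Im}\sigma}<1$, $\theta\circ F=\theta$, and $|\theta(x+iy)|\to1$ for almost every $x$. The equation $\sigma\circ F=\sigma+1$ shows that $\sigma$ is nonconstant, hence open, so $\theta$ is nonconstant. Lemma~\ref{lem:frostman} gives a Blaschke product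
\begin{equation}\label{eq:B}
B=\frac{\varphi-a}{1-\overline{a}\varphi},\qquad\varphi=e^{2\pi i\,\sigma\circ\kappa},
\end{equation}
with $B\circ f=B$. By Theorem~\ref{thm:isometry}, $\mathcal{V}^*(B)$ is not finite.
\end{proof}

The function $\varphi$ has no zeros, so it is not itself a Blaschke product; Frostman's theorem is needed only to place the example in the class of the conjecture, and it does not change the algebra.

The map $f$ is explicit. We have $\kappa^{-1}(F(z))=\frac{z^2+(1-i)z-1}{z^2+(1+i)z-1}$. Substitute $z=\kappa(\zeta)$ and multiply numerator and denominator by $(1-\zeta)^2$: then $z^2-1$ becomes $-2-2\zeta^2$ and $z$ becomes $i(1-\zeta^2)$, so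
\begin{equation}\label{eq:f}
f(\zeta)=\psi(\zeta^2),\qquad\psi(u)=\frac{(3+i)u+(1-i)}{(1+i)u+(3-i)} .
\end{equation}
Here $\psi$ has the form $(su+t)/(\overline{t}u+\overline{s})$ with $|s|^2=10>2=|t|^2$, so it is an automorphism of $\mathbb{D}$. We are in the situation of Example~\ref{ex:parity}: $B$ is even, and $T_B$ is unitarily equivalent to its restriction to the odd functions.

\section{Which finite Blaschke products have invariant functions}\label{sec:class}

We prove Theorem~\ref{thm:class}. The implication (i)$\Rightarrow$(ii) is trivial. We first translate (iii) into a condition on two real numbers.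

\subsection{Normal form}
Suppose that $f$ has no fixed point in $\mathbb{D}$. Choose a Cayley transform $\kappa$ that sends the Denjoy--Wolff point $p$ to $\infty$. Then $F=\kappa\circ f\circ\kappa^{-1}$ is admissible of degree $d$, $F(\infty)=\infty$, and $F^n\to\infty$ locally uniformly on $\mathbb{H}$. By Lemma~\ref{lem:rational}, and since $F$ has $d$ poles on the sphere,
\[
F(z)=\alpha z+\beta+R(z),\qquad R(z)=\sum_{j=1}^{d-1}\frac{m_j}{p_j-z},
\]
with $\alpha>0$, $\beta\in\mathbb{R}$, $m_j>0$ and distinct real $p_j$. Since $d\ge2$, $M=\sum_jm_j>0$. If $\alpha<1$, then $|F(z)|\le\alpha'|z|$ for large $|z|$, with $\alpha<\alpha'<1$, so $|z_n|$ would eventually decrease, contradicting $z_n\to\infty$. Hence $\alpha\ge1$.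

The order of the zero of $f(\zeta)-\zeta$ at $p$ is unchanged by a holomorphic change of coordinate $\eta=h(\zeta)$, because $h(f(\zeta))-h(\zeta)$ equals $f(\zeta)-\zeta$ times a function that tends to $h'(p)\ne0$. Take $\eta=-1/z$. Since $R(-1/\eta)=\sum_jm_j\eta/(1+p_j\eta)=M\eta+O(\eta^2)$, the map becomes
\[
\eta\mapsto\frac{\eta}{\alpha-\beta\eta-M\eta^2+O(\eta^3)} .
\]
Subtracting $\eta$ leaves $(\alpha^{-1}-1)\eta+O(\eta^2)$ in general, $\beta\eta^2+O(\eta^3)$ if $\alpha=1$, and $M\eta^3+O(\eta^4)$ if $\alpha=1$ and $\beta=0$. The order is therefore $1$ if $\alpha>1$, $2$ if $\alpha=1$ and $\beta\ne0$, and $3$ if $(\alpha,\beta)=(1,0)$. So (iii) means that $f$ has no fixed point in $\mathbb{D}$ and $(\alpha,\beta)\ne(1,0)$.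

\subsection{When orbits merge: (ii) implies (iii)}
Suppose that $f(a)=a$ with $a\in\mathbb{D}$. As $d\ge2$, $f$ is not an automorphism, and the Schwarz lemma gives $f^n\to a$ pointwise on $\mathbb{D}$. An invariant $\varphi$ satisfies $\varphi=\varphi\circ f^n\to\varphi(a)$, so it is constant. (For $d=1$ this fails: $\zeta^2$ is invariant under $-\zeta$.)

Suppose that $f$ has no fixed point in $\mathbb{D}$ and $(\alpha,\beta)=(1,0)$. Since $z_n\to\infty$ and $zR(z)\to-M$ as $z\to\infty$,
\[
z_{n+1}^2-z_n^2=2z_nR(z_n)+R(z_n)^2\to-2M .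
\]
Averaging gives $z_n^2/n\to-2M$, and since $z_n/\sqrt n\in\mathbb{H}$, we get $z_n/\sqrt n\to i\sqrt{2M}$ for every $z\in\mathbb{H}$. For $z,u\in\mathbb{H}$, therefore, $(z_n-u_n)/\sqrt n\to0$ and $(z_n-\overline{u_n})/\sqrt n\to2i\sqrt{2M}\ne0$. If $b$ is holomorphic on $\mathbb{H}$ with $|b|<1$ and $b\circ F=b$, the Schwarz--Pick lemma gives
\[
|b(z)-b(u)|=|b(z_n)-b(u_n)|\le2\left|\frac{z_n-u_n}{z_n-\overline{u_n}}\right|\to0 .
\]
So every bounded invariant function is constant. The same asymptotics show what goes wrong in Lemma~\ref{lem:abel} when $\beta=0$: then $kQ(z_k,u_k)\to-\frac12$, and the partial products in \eqref{eq:partial} tend to $0$.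

\subsection{Constructing invariant inner functions: (iii) implies (i)}
By Lemma~\ref{lem:frostman} it suffices to find a nonconstant holomorphic $b:\mathbb{H}\to\mathbb{D}$ with $b\circ F=b$ and $|b(x+iy)|\to1$ for almost every $x$.

\emph{Case $\alpha=1$, $\beta\ne0$.} Take $\sigma$ from Lemma~\ref{lem:abel} and $b=e^{2\pi i\sigma/|\beta|}$. Then $b\circ F=e^{\pm2\pi i}b=b$ and $|b|=e^{-2\pi\operatorname{Im}\sigma/|\beta|}$, and $b$ is nonconstant because $\sigma\circ F=\sigma+\beta$ makes $\sigma$ nonconstant.

\emph{Case $\alpha>1$.} Conjugating $F$ by the translation $z\mapsto z+\beta/(1-\alpha)$, which amounts to another choice of $\kappa$, we may assume $\beta=0$. Now the model is the dilation $z\mapsto\alpha z$. Since $\operatorname{Im}z_n\ge\alpha^n\operatorname{Im}z$, we have $|R(z_n)|\le M/(\alpha^n\operatorname{Im}z)$, and $\alpha^{-n-1}z_{n+1}-\alpha^{-n}z_n=\alpha^{-n-1}R(z_n)$. So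
\[
\sigma(z)=\lim_n\alpha^{-n}F^n(z)=z+\sum_{n\ge0}\alpha^{-n-1}R(F^n(z))
\]
converges locally uniformly, $\sigma\circ F=\alpha\sigma$, and $\operatorname{Im}\sigma(z)\ge\operatorname{Im}z$. A constant $\sigma=c$ would satisfy $c=\alpha c$ and $\operatorname{Im}c>0$, so $\sigma$ is nonconstant. By Lemma~\ref{lem:atomic} with $G_n=R\circ F^n$, $\operatorname{Im}\sigma(x+iy)\to0$ for almost every $x$.

It remains to compose $\sigma$ with a dilation invariant function. The obvious one, $\exp(2\pi i\log w/\log\alpha)$, has modulus $\exp(-2\pi\arg w/\log\alpha)$, which tends to $1$ on the positive half-axis but not on the negative one. We use instead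
\[
N(w)=\sum_{k\in\mathbb{Z}}\Bigl(\frac{\alpha^k}{\alpha^k-w}+\frac{\alpha^k}{-\alpha^k-w}\Bigr)=\sum_{k\in\mathbb{Z}}\frac{2\alpha^kw}{\alpha^{2k}-w^2}.
\]
Let $\Lambda=\{0\}\cup\{\pm\alpha^k:k\in\mathbb{Z}\}$. The $k$-th term of the second series is $O(\alpha^{-|k|})$ uniformly on compact subsets of $\mathbb{C}\setminus\Lambda$, so $N$ is holomorphic on $\mathbb{C}\setminus\Lambda$ and real on $\mathbb{R}\setminus\Lambda$. Each fraction in the first series has positive imaginary part on $\mathbb{H}$, so $N(\mathbb{H})\subset\mathbb{H}$; in particular $N$ is nonconstant. The $k$-th term at $\alpha w$ is $2\alpha^{k-1}w/(\alpha^{2k-2}-w^2)$, the $(k-1)$-st term at $w$, so $N(\alpha w)=N(w)$. Hence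
\[
b=\frac{N\circ\sigma-i}{N\circ\sigma+i}
\]
is a nonconstant holomorphic map $\mathbb{H}\to\mathbb{D}$ with $b\circ F=b$.

Apply (F1) to the nonconstant bounded function $(\sigma-i)/(\sigma+i)$. For almost every $x$ its vertical limit exists and avoids the countably many values $1$ and $(t-i)/(t+i)$, $t\in\Lambda$. So for almost every $x$, $\sigma(x+iy)$ has a finite limit $t\notin\Lambda$, which is real because $\operatorname{Im}\sigma(x+iy)\to0$. Then $N(\sigma(x+iy))\to N(t)\in\mathbb{R}$ and $|b(x+iy)|\to1$. This completes the proof of Theorem~\ref{thm:class}.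

\section{Matrices on the fibers}\label{sec:fibers}

To prove Theorem~\ref{thm:factor} we must control an arbitrary element of $\mathcal{V}^*(\varphi)$. On the fiber $\varphi^{-1}(w)$ the operator $T_\varphi$ multiplies by the scalar $w$, and one expects an operator $S\in\mathcal{V}^*(\varphi)$ to act on each fiber separately, by a matrix. We show that it does so for almost every $w$, and that the entries are rigid: they are holomorphic because $S$ preserves holomorphy, and antiholomorphic because $S^*$ does.

Let $\varphi\in H^\infty(\mathbb{D})$ be nonconstant, $Z=\{\varphi'=0\}$ and $X_w=\varphi^{-1}(w)$. Let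
\[
\mathcal{R}=\{(z,\lambda)\in\mathbb{D}^2:\ \varphi(z)=\varphi(\lambda),\ \varphi'(z)\varphi'(\lambda)\ne0\}.
\]
Near each of its points $\mathcal{R}$ is the graph $\lambda=\rho(z)$ of a biholomorphic map $\rho$ with $\varphi\circ\rho=\varphi$. So $\mathcal{R}$ is a one-dimensional complex manifold on which $z$, $\lambda$ and $\varphi(z)$ are local coordinates. To read off a matrix entry we need a function in $L^2_a$ that vanishes at all points of a fiber but one. The difference quotient
\[
E_\lambda(\zeta)=\frac{\varphi(\zeta)-\varphi(\lambda)}{\zeta-\lambda},\qquad E_\lambda(\lambda)=\varphi'(\lambda),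
\]
does this. It is holomorphic in $(\zeta,\lambda)\in\mathbb{D}^2$, and $\|E_\lambda\|_\infty\le4\|\varphi\|_\infty/(1-|\lambda|)$: this is clear where $|\zeta-\lambda|\ge(1-|\lambda|)/2$, and it follows elsewhere from the maximum principle. For $S\in\mathcal{V}^*(\varphi)$ define
\[
s_S(z,\lambda)=\frac{(SE_\lambda)(z)}{\varphi'(z)},\qquad(z,\lambda)\in\mathcal{R}.
\]
The map $S\mapsto s_S$ is linear.

\begin{proposition}\label{prop:fiber}
Let $S,T\in\mathcal{V}^*(\varphi)$.
\begin{enumerate}
\item[(a)] $s_S$ is locally constant on $\mathcal{R}$, and $s_{S^*}(z,\lambda)=\overline{s_S(\lambda,z)}$.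
\item[(b)] For almost every $w\in\varphi(\mathbb{D})$, $s_{ST}(z,\lambda)=\sum_{x\in X_w}s_S(z,x)s_T(x,\lambda)$ for all $z,\lambda\in X_w$, with absolute convergence.
\item[(c)] If $s_S=0$ on $X_w\times X_w$ for almost every $w\in\varphi(\mathbb{D})$, then $S=0$.
\end{enumerate}
\end{proposition}

\begin{proof}
For $w\in\varphi(\mathbb{D})\setminus\varphi(Z)$ let $\ell^2_w$ be the Hilbert space of functions on $X_w$ with inner product $\langle g,h\rangle_w=\sum_{x\in X_w}g(x)\overline{h(x)}\,|\varphi'(x)|^{-2}$. By \eqref{eq:cv}, each $g\in L^2_a$ restricts to an element of $\ell^2_w$ for almost every $w$.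

\emph{Step 1: fiberwise identities for fixed functions.} Let $Y\in\mathcal{V}^*(\varphi)$ and $g,h\in L^2_a$. Both $Y$ and $Y^*$ commute with $T_\varphi$, so
\[
\int\varphi^n\overline{\varphi}^m(Yg)\overline{h}\,dA=\langle Y\varphi^ng,\varphi^mh\rangle=\langle\varphi^ng,\varphi^mY^*h\rangle=\int\varphi^n\overline{\varphi}^mg\,\overline{Y^*h}\,dA .
\]
Polynomials in $w$ and $\overline{w}$ are dense in the continuous functions on the disk $|w|\le\|\varphi\|_\infty$ (Stone--Weierstrass), so the measures $(Yg)\overline{h}\,dA$ and $g\,\overline{Y^*h}\,dA$ have the same push-forward under $\varphi$. By \eqref{eq:cv} the densities of these push-forwards are the two sides of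
\begin{equation}\label{eq:adj}
\langle Yg,h\rangle_w=\langle g,Y^*h\rangle_w\quad\text{for almost every }w.
\end{equation}
To bound $Y$ on the fibers, let $C=(\|Y\|^2I-Y^*Y)^{1/2}\in\mathcal{V}^*(\varphi)$. Applying \eqref{eq:adj} to $C$ and to $Y$, we get, for almost every $w$,
\[
0\le\|Cg\|_w^2=\langle g,C^2g\rangle_w=\|Y\|^2\|g\|_w^2-\langle g,Y^*Yg\rangle_w=\|Y\|^2\|g\|_w^2-\|Yg\|_w^2,
\]
that is,
\begin{equation}\label{eq:bound}
\|Yg\|_w\le\|Y\|\,\|g\|_w\quad\text{for almost every }w.
\end{equation}

\emph{Step 2: operators on a fixed fiber.} The exceptional null sets depend on $g$ and $h$, while we want to insert $E_\lambda$, which depends on $w$. We therefore pass through the countable set $\mathcal{P}$ of polynomials with coefficients in $\mathbb{Q}(i)$. Call $w\in\varphi(\mathbb{D})\setminus\varphi(Z)$ \emph{good} for $(S,T)$ if $\sum_{X_w}|\varphi'|^{-2}<\infty$, if \eqref{eq:adj} and \eqref{eq:bound} hold at $w$ for all $g,h\in\mathcal{P}$ and for $Y$ equal to each of $S$, $T$, $ST$ and their adjoints, and if $\langle STp,q\rangle_w=\langle Tp,S^*q\rangle_w$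 for all $p,q\in\mathcal{P}$. By \eqref{eq:cv} with $H=1$ and by Step 1, almost every $w\in\varphi(\mathbb{D})$ is good. Fix a good $w$ and let $Y$ be one of the six operators.

Let $h\in H^\infty(\mathbb{D})$. Choose $p_k\in\mathcal{P}$ with $|p_k(\zeta)-h((1-\frac1k)\zeta)|\le\frac1k$ on $\mathbb{D}$. Then $p_k\to h$ pointwise and boundedly, hence in $L^2_a$ and, the weights being summable, in $\ell^2_w$. So $Yp_k\to Yh$ in $L^2_a$, hence pointwise, while $(Yp_k|_{X_w})$ is Cauchy in $\ell^2_w$ by \eqref{eq:bound} applied to $p_k-p_l\in\mathcal{P}$. Therefore $Yp_k\to Yh$ in $\ell^2_w$, and $\|Yh\|_w\le\|Y\|\,\|h\|_w$.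

For $\lambda\in X_w$ the restriction $\varepsilon_\lambda=E_\lambda|_{X_w}$ equals $\varphi'(\lambda)$ at $\lambda$ and $0$ elsewhere, so $(\varepsilon_\lambda)_{\lambda\in X_w}$ is an orthonormal basis of $\ell^2_w$. Consequently the restrictions of functions in $H^\infty(\mathbb{D})$, and then also those of polynomials in $\mathcal{P}$, are dense in $\ell^2_w$, and $h|_{X_w}\mapsto Yh|_{X_w}$ is well defined and extends to a bounded operator $Y_w$ on $\ell^2_w$. Identity \eqref{eq:adj} on $\mathcal{P}$ gives $(Y^*)_w=(Y_w)^*$. The last condition in the definition of good reads $\langle(ST)_wp,q\rangle_w=\langle T_wp,(S_w)^*q\rangle_w$, so $(ST)_w=S_wT_w$. The matrix entries are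
\[
\langle Y_w\varepsilon_\lambda,\varepsilon_z\rangle_w=(YE_\lambda)(z)\,\overline{\varphi'(z)}\,|\varphi'(z)|^{-2}=s_Y(z,\lambda).
\]
Multiplying matrices gives (b), and taking adjoints gives $s_{S^*}(z,\lambda)=\overline{s_S(\lambda,z)}$ over good $w$. Under the hypothesis of (c), $S_w=0$ for almost every $w$. The preimage of a null set under $\varphi$ is null, so $Sp=0$ almost everywhere on $\mathbb{D}$ for all $p\in\mathcal{P}$; since $\mathcal{P}$ is dense in $L^2_a$, $S=0$.

\emph{Step 3: rigidity.} Let $K_z$ be the reproducing kernel of $L^2_a$ at $z$. The function $(z,\lambda)\mapsto(SE_\lambda)(z)=\langle E_\lambda,S^*K_z\rangle$ is holomorphic in $z$. It is holomorphic in $\lambda$ by the theorems of Morera and Fubini and the bound on $\|E_\lambda\|_\infty$. It is locally bounded, by $\|S\|\,\|K_z\|\,\|E_\lambda\|_\infty$, so it is holomorphic on $\mathbb{D}^2$. Hence $s_S$ and $s_{S^*}$ are holomorphic on $\mathcal{R}$. Since $\varphi(z)$ is a local coordinate on $\mathcal{R}$, the points over good $w$ are dense, and the identity $s_S(z,\lambda)=\overline{s_{S^*}(\lambda,z)}$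 extends to $\mathcal{R}$ by continuity. The flip $(z,\lambda)\mapsto(\lambda,z)$ is a biholomorphic map of $\mathcal{R}$, so the left side is holomorphic and the right side antiholomorphic. Thus $s_S$ is locally constant.
\end{proof}

\begin{example}\label{ex:square}
Let $\varphi(\zeta)=\zeta^2$. Then $\mathcal{R}$ is the union of the connected sets $\{(z,z)\}$ and $\{(z,-z)\}$, $z\ne0$. By (a) and (c), $S$ is determined by two numbers, so $\dim\mathcal{V}^*(\varphi)\le2$, and $\mathcal{V}^*(\varphi)$ is spanned by the projections onto the even and the odd functions.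
\end{example}

Let now $\varphi\circ f=\varphi$ and let $W$ be as in Theorem~\ref{thm:isometry}. For $w\notin\varphi(Z)$ and $z,\lambda\in X_w$ we have $f(z)\in X_w$ and $\varphi'(f(z))f'(z)=\varphi'(z)$, so
\begin{equation}\label{eq:sW}
s_W(z,\lambda)=d^{-1/2}\,\frac{E_\lambda(f(z))f'(z)}{\varphi'(z)}=d^{-1/2}\delta_{\lambda,f(z)},\qquad s_{W^*}(z,\lambda)=d^{-1/2}\delta_{z,f(\lambda)} .
\end{equation}

\begin{remark}
The matrices show where the evidence for the conjecture breaks down. The diagonal $\{(z,z):z\notin Z\}$ is connected, so $\omega(S)=s_S(z,z)$ is a linear functional on $\mathcal{V}^*(\varphi)$ with $\omega(I)=1$. By (a) and (b), $\omega(S^*S)=\sum_x|s_S(x,z)|^2$ is the square sum of any column and $\omega(SS^*)=\sum_x|s_S(z,x)|^2$ that of any row, over almost every $w$. By (c), $\omega(S^*S)=0$ implies $S=0$, so $\mathcal{V}^*(\varphi)$ is finite whenever $\omega$ is a trace. The computation \eqref{eq:sW} with $d=1$ shows that $U_\rho$ has a permutation matrix, in which rows and columns look alike. The matrix of $W$ has one entry $d^{-1/2}$ in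 each row and $d$ of them in each column, so $\omega(WW^*)=1/d$ while $\omega(W^*W)=1$.
\end{remark}

\section{The algebra of the example}\label{sec:factor}

Let $F$, $\sigma$, $f$, $\varphi$ and $B$ be as in \eqref{eq:B} and \eqref{eq:f}. By Lemma~\ref{lem:frostman}, $\mathcal{V}^*(B)=\mathcal{V}^*(\varphi)$, and we work with $\varphi$. The plan extends Example~\ref{ex:square}. We sort the points of $\mathcal{R}$ into countably many types $(n,m)$, show that $s_S$ depends only on the type, and then show that for $S$ in the corner $e\mathcal{V}^*(\varphi)e$, with $e=I-WW^*$, the relations $SW=0$ and $W^*S=0$ leave one free parameter.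

\subsection{Types}
Let $\tilde\sigma=\sigma\circ\kappa$, so that $\varphi=e^{2\pi i\tilde\sigma}$ and $\tilde\sigma\circ f=\tilde\sigma+1$.

\begin{lemma}\label{lem:dynamics}
\begin{enumerate}
\item[(a)] $f(a)=f(b)$ if and only if $b=\pm a$, and $0$ is the only critical point of $f$ in $\mathbb{D}$. If $f^k(z)=0$ for some $k\ge0$, then $z\in Z$.
\item[(b)] $\varphi(z)=\varphi(\lambda)$ if and only if $f^n(z)=f^m(\lambda)$ for some $n,m\ge0$, and then $n-m=\tilde\sigma(\lambda)-\tilde\sigma(z)$.
\item[(c)] $f^j(0)\ne-f^k(0)$ for all $j,k\ge1$.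
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The first sentence follows from $f(\zeta)=\psi(\zeta^2)$ and $f'(\zeta)=2\zeta\psi'(\zeta^2)$. If $f^k(z)=0$, then $(f^{k+1})'(z)=f'(0)(f^k)'(z)=0$, and $\varphi=\varphi\circ f^{k+1}$ gives $\varphi'(z)=0$.

(b) If $f^n(z)=f^m(\lambda)$, then $\tilde\sigma(z)+n=\tilde\sigma(\lambda)+m$, so $\varphi(z)=\varphi(\lambda)$. Conversely, let $\varphi(z)=\varphi(\lambda)$. Then $r=\tilde\sigma(\lambda)-\tilde\sigma(z)$ is an integer, and by symmetry we may assume $r\ge0$. The points $a=\kappa(f^r(z))$ and $b=\kappa(\lambda)$ satisfy $\sigma(a)=\sigma(b)$. An absolutely convergent product vanishes only if a factor vanishes, so \eqref{eq:product} and \eqref{eq:partial} give $F^l(a)=F^l(b)$ for some $l$, that is, $f^{l+r}(z)=f^l(\lambda)$.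

(c) We have $\kappa(0)=i$, $F(i)=1+2i$ and $\operatorname{Im}F(z)\ge\operatorname{Im}z$, so $|\kappa(f^j(0))|=|F^j(i)|\ge2$ for $j\ge1$. Since $\kappa(-\zeta)=-1/\kappa(\zeta)$, we get $|\kappa(-f^k(0))|\le\frac12$ for $k\ge1$.
\end{proof}

Let $\varphi(z)=\varphi(\lambda)$. The pairs $(n,m)$ with $f^n(z)=f^m(\lambda)$ have a fixed difference, so one of them is least in both entries; it is the \emph{type} of $(z,\lambda)$. The pairs of type $(n,0)$ are the pairs $(z,f^n(z))$, and those of type $(0,m)$ are the pairs $(f^m(\lambda),\lambda)$. For $n,m\ge1$, type $(n,m)$ means $f^n(z)=f^m(\lambda)$ and $f^{n-1}(z)\ne f^{m-1}(\lambda)$; by Lemma~\ref{lem:dynamics}(a) this is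
\begin{equation}\label{eq:type}
f^{m-1}(\lambda)=-f^{n-1}(z)\ne0 .
\end{equation}

Let $w\in\varphi(\mathbb{D})\setminus\varphi(Z)$. Then $0\notin X_w$, the set $X_w$ is invariant under $f$ and under taking preimages by $f$, and each of its points has exactly two preimages $\pm x$; see Figure~\ref{fig:tree}. Every type occurs in $X_w\times X_w$: for $n,m\ge1$ take $a\in X_w$ and points $z,\lambda$ with $f^{n-1}(z)=a$ and $f^{m-1}(\lambda)=-a$; for the other types take any $z$, respectively $\lambda$, in $X_w$.

\begin{figure}[ht]
\centering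
\begin{tikzpicture}[x=1.5cm,y=1.2cm]
\node (t) at (0,2.9) {$\vdots$};
\node (c) at (0,2) {$f^2(z)=f(\lambda)$};
\node (a) at (-1.5,1) {$f(z)$};
\node (b) at (1.5,1) {$\lambda=-f(z)$};
\node (z1) at (-2.2,0) {$z$};
\node (z2) at (-0.8,0) {$-z$};
\node (m1) at (0.8,0) {$\mu$};
\node (m2) at (2.2,0) {$-\mu$};
\draw[->] (c) -- (t);
\draw[->] (a) -- (c);
\draw[->] (b) -- (c);
\draw[->] (z1) -- (a);
\draw[->] (z2) -- (a);
\draw[->] (m1) -- (b);
\draw[->] (m2) -- (b);
\end{tikzpicture}
\caption{Part of a fiber of $\varphi$ that contains no critical point of $\varphi$. Arrows are $x\mapsto f(x)$, and each point has two preimages $\pm x$. The type of a pair counts the steps from each point to the first common point of their forward orbits: $(z,-z)$ has type $(1,1)$, $(z,\lambda)$ has type $(2,1)$, $(z,\mu)$ and $(z,-\mu)$ have type $(2,2)$, and $(\lambda,\mu)$ has type $(0,1)$.}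
\label{fig:tree}
\end{figure}

\subsection{The coefficients depend only on the type}
Since $s_S$ is only locally constant, we need the curve \eqref{eq:type} to be connected. A curve $g_1(z)=g_2(\lambda)$ can be disconnected when $g_1$ and $g_2$ share a critical value: away from the origin, $z^2=\lambda^2$ splits into $\lambda=z$ and $\lambda=-z$. Lemma~\ref{lem:dynamics}(c) excludes this.

\begin{lemma}\label{lem:connected}
Let $g_1,g_2$ be finite Blaschke products and let $A_1,A_2$ be disjoint finite subsets of $\mathbb{D}$ such that $A_i$ contains the critical values of $g_i|_{\mathbb{D}}$. Let $Y=\mathbb{D}\setminus(A_1\cup A_2)$. Then $C=\{(z,\lambda)\in\mathbb{D}^2:g_1(z)=g_2(\lambda)\in Y\}$ is a connected Riemann surface on which $z$ and $\lambda$ are local coordinates.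
\end{lemma}

\begin{proof}
Being proper and without critical points over $\mathbb{D}\setminus A_i$, the map $g_i$ is a finite covering over $\mathbb{D}\setminus A_i$, hence over $Y$. So $(z,\lambda)\mapsto g_1(z)$ is a finite covering $C\to Y$, and $z$ and $\lambda$ are local coordinates on $C$. Fix $y_0\in Y$ and let $\Phi_i=g_i^{-1}(y_0)$. The group $G=\pi_1(Y,y_0)$ acts on the fiber over $y_0$ of each covering by lifting loops, and the total space is connected if and only if this action is transitive. The fiber of $C$ is $\Phi_1\times\Phi_2$, and $G$ acts on it coordinatewise.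

The group $G$ is generated by loops $\gamma_a$, $a\in A_1\cup A_2$, where $\gamma_a$ encircles $a$ once and is null-homotopic in $Y\cup\{a\}$. Let $G_i$ be the subgroup generated by the $\gamma_a$ with $a\in A_i$. If $a\in A_2$, then $Y\cup\{a\}\subset\mathbb{D}\setminus A_1$ because $A_1\cap A_2=\emptyset$, so $\gamma_a$ acts trivially on $\Phi_1$. Thus $G_2$ acts trivially on $\Phi_1$. Since $g_1^{-1}(Y)$ is $\mathbb{D}$ minus a finite set, it is connected, and $G$ acts transitively on $\Phi_1$; deleting from a word the letters in $G_2$ does not change its action on $\Phi_1$, so $G_1$ acts transitively on $\Phi_1$. Exchanging the indices, $G_1$ acts trivially and $G_2$ transitively on $\Phi_2$. An element of $G_1$ followed by an element of $G_2$ moves any point of $\Phi_1\times\Phi_2$ to any other.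
\end{proof}

\begin{lemma}\label{lem:types}
There is a countable set $\Omega_0\subset\mathbb{D}$ containing $\varphi(Z)$ with the following property. For each $S\in\mathcal{V}^*(\varphi)$ there are numbers $s_{n,m}(S)$ such that $s_S(z,\lambda)=s_{n,m}(S)$ whenever $\varphi(z)=\varphi(\lambda)\notin\Omega_0$ and $(z,\lambda)$ has type $(n,m)$.
\end{lemma}

\begin{proof}
Since $\varphi'(z)=\varphi'(f^n(z))(f^n)'(z)$, the points of type $(n,0)$ in $\mathcal{R}$ are the points $(z,f^n(z))$ with $z\in\mathbb{D}\setminus Z$. They form a continuous image of the connected set $\mathbb{D}\setminus Z$, so $s_S$ is constant on them by Proposition~\ref{prop:fiber}(a). The flip gives the same for type $(0,m)$.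

Let $n,m\ge1$, $g_1=-f^{n-1}$ and $g_2=f^{m-1}$. By the chain rule, a critical point $\lambda$ of $f^q$ has $f^k(\lambda)=0$ for some $0\le k<q$, and then $f^q(\lambda)=f^{q-k}(0)$. So the critical values of $g_1$ and $g_2$ lie in
\[
A_1=\{-f^j(0):1\le j\le n-1\},\qquad A_2=\{f^j(0):1\le j\le m-1\},
\]
which are disjoint by Lemma~\ref{lem:dynamics}(c). Let $C$ be the connected surface of Lemma~\ref{lem:connected}. On $C$ we have $f^m(\lambda)=f(-f^{n-1}(z))=f^n(z)$, so $\varphi(z)=\varphi(\lambda)$. The holomorphic function $\varphi'(z)\varphi'(\lambda)$ on $C$ has isolated zeros, since $z$ and $\lambda$ are local coordinates and $Z$ is discrete. Removing them leaves the connected set $C\cap\mathcal{R}$, on which $s_S$ is a constant $s_{n,m}(S)$. (By Lemma~\ref{lem:dynamics}(a) and \eqref{eq:type}, all points of $C\cap\mathcal{R}$ have type $(n,m)$.) A pair of type $(n,m)$ outside $C$ has $g_1(z)=g_2(\lambda)\in A_1\cup A_2$, so there are finitely many such pairs. Let $\Omega_0$ consist of $\varphi(Z)$ and the values $\varphi(z)$ at these pairs, for all $n,m\ge1$.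
\end{proof}

\subsection{The corner algebra}

\begin{lemma}\label{lem:corner}
$e\mathcal{V}^*(\varphi)e=\mathbb{C}e$.
\end{lemma}

\begin{proof}
Let $S\in e\mathcal{V}^*(\varphi)e$ and write $s_{n,m}=s_{n,m}(S)$. Since $eW=0$ and $W^*e=0$, we have $SW=0$ and $W^*S=0$. Choose $w\in\varphi(\mathbb{D})\setminus\Omega_0$ such that Proposition~\ref{prop:fiber}(b) holds at $w$ for the products $SW$ and $W^*S$. By \eqref{eq:sW}, for $z,x,\lambda\in X_w$,
\begin{align}
0&=\sqrt2\,s_{SW}(z,f(x))=s_S(z,x)+s_S(z,-x),\label{eq:A}\\
0&=\sqrt2\,s_{W^*S}(f(x),\lambda)=s_S(x,\lambda)+s_S(-x,\lambda).\label{eq:Bb}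
\end{align}
Recall that every type occurs in $X_w\times X_w$, and that $f^j(-x)=f^j(x)$ for $j\ge1$.
\begin{itemize}
\item Let $(z,x)$ have type $(n,m)$ with $m\ge2$, or with $n=0$ and $m\ge1$. The conditions that define the type involve $x$ only through $f^m(x)$ and, if $n\ge1$, through $f^{m-1}(x)$. In both cases these are iterates of order at least $1$, so $(z,-x)$ also has type $(n,m)$, and \eqref{eq:A} gives $2s_{n,m}=0$.
\item Let $(x,\lambda)$ have type $(n,m)$ with $n\ge2$, or with $m=0$ and $n\ge1$. With the coordinates exchanged, $(-x,\lambda)$ has the same type, and \eqref{eq:Bb} gives $2s_{n,m}=0$.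
\item The remaining types are $(0,0)$ and $(1,1)$. The pair $(z,-z)$ has type $(1,1)$, so \eqref{eq:A} with $x=z$ gives $s_{1,1}=-s_{0,0}$.
\end{itemize}
If $s_{0,0}(S)=0$, then all $s_{n,m}(S)$ vanish, so $s_S=0$ over every value outside the countable set $\Omega_0$, and $S=0$ by Proposition~\ref{prop:fiber}(c). The linear functional $s_{0,0}$ is therefore injective on $e\mathcal{V}^*(\varphi)e$, which contains $e\ne0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:factor}]
Let $e_{jk}$, $\mathcal{N}$ and $\mathcal{W}$ be as in the proof of Theorem~\ref{thm:isometry}, so that $\mathcal{W}\cong\mathcal{B}(\ell^2(\mathbb{N}))$ is the von Neumann algebra generated by $W$ and $\mathcal{W}\subset\mathcal{V}^*(\varphi)$. Let $S\in\mathcal{V}^*(\varphi)$. By Lemma~\ref{lem:corner}, $eW^{*j}SW^ke=c_{jk}e$ for scalars $c_{jk}$, so $e_{jj}Se_{kk}=W^j(eW^{*j}SW^ke)W^{*k}=c_{jk}e_{jk}$. With $P_N=\sum_{j\le N}e_{jj}$, the operators $P_NSP_N=\sum_{j,k\le N}c_{jk}e_{jk}$ lie in $\mathcal{W}$ and converge strongly to $S$. Hence $\mathcal{V}^*(B)=\mathcal{V}^*(\varphi)=\mathcal{W}$.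

The subspaces $W^j\mathcal{N}=e_{jj}L^2_a$ reduce $T_B$, are mutually orthogonal and span $L^2_a$, and $W^j:\mathcal{N}\to W^j\mathcal{N}$ is a unitary that intertwines the restrictions of $T_B$. So $T_B\cong\bigoplus_{j\ge0}T_B|_{\mathcal{N}}$. The projection onto a subspace of $\mathcal{N}$ that reduces $T_B|_{\mathcal{N}}$ lies in $e\mathcal{V}^*(B)e=\mathbb{C}e$, so $T_B|_{\mathcal{N}}$ is irreducible.
\end{proof}

\begin{remark}
By Example~\ref{ex:parity}, $\mathcal{N}$ is the space of even functions, so the irreducible summand is the restriction of $T_B$ to the even functions. The formula $eg(\zeta)=\frac12(g(\zeta)+g(-\zeta))$ confirms the relation found in Lemma~\ref{lem:corner}: for $z\notin Z$ we have $E_z(-z)=E_{-z}(z)=0$ and $\varphi'(-z)=-\varphi'(z)$, so $s_{0,0}(e)=\frac12$ and $s_{1,1}(e)=-\frac12$.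
\end{remark}

\begin{thebibliography}{1}
\bibitem{Garnett} Garnett, \emph{Bounded Analytic Functions}.
\end{thebibliography}
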